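# A Radon–Nikodym space that fails the asymptotic-norming properties in every renorming

All Banach spaces are real. "Countable" means finite or countably infinite. We write $\omega_1,\omega_2$ for the first two uncountable cardinals, regarded as ordinals.

## 1. A partially ordered set built from countable sets with falling labels

The whole talk turns on one partially ordered set $P$. Each point carries a label, a countable ordinal. A new point is created by placing it on top of a countable set $A$ of old points that do not interfere with each other, and the new label must be smaller than all labels in $A$. For the same $A$ and the same label we create $\aleph_2$ twins.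

**Definition (the index set).** By recursion on $\gamma<\omega_1$ let $P^\gamma$ be the set of triples $q=(A,\zeta,i)$ with $\zeta<\omega_1$, $i<\omega_2$, and $A=A(q)$ a countable, possibly empty, subset of $\bigcup_{\beta<\gamma}P^\beta$ such that

* every $p\in A$ has label $\lambda(p)>\zeta$;
* $J_p\cap J_{p'}=\emptyset$ for distinct $p,p'\in A$.

Here $\lambda(q)=\zeta$ is the *label* of $q$, and $J_q=\{q\}\cup\bigcup_{p\in A}J_p$. Put $P=\bigcup_{\gamma<\omega_1}P^\gamma$. The *rank* of $q$ is the least $\gamma$ with $q\in P^\gamma$; elements of $A(q)$ have smaller rank than $q$. Write $p\le q$ if $p\in J_q$, and put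
$$U_a=\{q\in P:q\ge a\},\qquad succ(a)=\{c\in P:a\in A(c)\}.$$

A countable $A\subset P$ is contained in $\bigcup_{\beta<\gamma}P^\beta$ for some $\gamma<\omega_1$, because countably many countable ranks have a countable supremum. So $(A,\zeta,i)\in P$ whenever $A\subset P$ is countable and satisfies the two conditions.

**Example 1.** The points of rank $0$ are the triples $(\emptyset,\zeta,i)$; for these $J_p=\{p\}$. Let $p=(\emptyset,5,0)$ and $p'=(\emptyset,7,1)$. Then $q=(\{p,p'\},3,0)$ is a point with $J_q=\{q,p,p'\}$, and $s=(\{q\},1,0)$ is a point with $J_s=\{s,q,p,p'\}$. The triple $(\{p,q\},0,0)$ is not in $P$, because $p\in J_p\cap J_q$. The triple $(\{p\},6,0)$ is not in $P$ either, because its label does not lie below $\lambda(p)=5$. Note that $q$ lies above both minimal points $p$ and $p'$, so $U_p$ and $U_{p'}$ overlap.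

Looking down from a point we see a countable forest; looking up we see a tree along which labels fall. Precisely:

* **(P1)** $J_q$ is countable, and $p\in J_q$ implies $J_p\subset J_q$.
* **(P2)** If $p\in J_q$ and $p\ne q$, then $\lambda(p)>\lambda(q)$. Hence $\le$ is a partial order, and $J_p=J_q$ implies $p=q$.
* **(P3)** If $p,p'\in J_q$, then $p\le p'$, or $p'\le p$, or $J_p\cap J_{p'}=\emptyset$.
* **(P4)** If $c\in succ(a)$, then $\lambda(c)<\lambda(a)$; and $U_a\setminus\{a\}$ is the disjoint union of the sets $U_c$, $c\in succ(a)$.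

*Proof.* Everything is by induction on the rank of $q$.

(P1) Countability: $J_q$ is $\{q\}$ together with countably many countable sets. If $p\in J_q$ and $p\neq q$, then $p\in J_r$ for some $r\in A(q)$, and by induction $J_p\subset J_r\subset J_q$.

(P2) With $p\in J_r$, $r\in A(q)$, we get $\lambda(p)\ge\lambda(r)>\lambda(q)$. Transitivity of $\le$ is (P1). If $p\le q\le p$ and $p\ne q$, then $\lambda(p)>\lambda(q)>\lambda(p)$, which is absurd. If $J_p=J_q$, then $p\le q\le p$, so $p=q$.

(P3) This is trivial if $p=q$ or $p'=q$. Otherwise $p\in J_r$ and $p'\in J_{r'}$ with $r,r'\in A(q)$. If $r=r'$, use induction. If $r\ne r'$, then $J_p\cap J_{p'}\subset J_r\cap J_{r'}=\emptyset$.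

(P4) If $c\in succ(a)$, then $\lambda(c)<\lambda(a)$ by definition and $U_c\subset U_a\setminus\{a\}$. *Existence.* Let $a<q$. Then $a\in J_r$ for some $r\in A(q)$. If $a=r$, then $q\in succ(a)$. Otherwise $a<r$, and by induction there is $c\in succ(a)$ with $c\le r\le q$. *Uniqueness.* Let $c\ne c'$ in $succ(a)$ with $c,c'\le q$. Since $a\in J_c\cap J_{c'}$, (P3) says that $c,c'$ are comparable, say $c<c'$. Then $c\in J_s$ for some $s\in A(c')$, and $a\in J_c\subset J_s$. Now $a,s\in A(c')$ and $J_a\cap J_s\ni a$, so $s=a$ by the disjointness condition. Hence $c\le a<c$, a contradiction. $\square$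

The set $P$ will index vectors $\delta_p$ that span a Banach space $X$. Each feature of $P$ has a job. Falling labels allow an induction that proves a differentiability property of $X$. Uncountably many labels, countable sets $A$ and $\aleph_2$ twins together defeat every attempt to renorm $X$ well.

## 2. The asymptotic-norming and Radon–Nikodym properties

For a Banach space $X$ let $S_X$ and $B_X$ be the unit sphere and the closed unit ball, and let $\overline{co}(A)$ be the norm-closed convex hull of $A$.

**Definition (norming sets).** A set $\Phi\subseteq B_{X^*}$ is a *norming set* of $X$ if $\|x\|=\sup_{x^*\in\Phi}x^*(x)$ for all $x\in X$. A sequence $\{x_n\}$ in $S_X$ is *asymptotically normed by* $\Phi$ if for every $\epsilon>0$ there are $x^*\in\Phi$ and $N\in\mathbb N$ with $x^*(x_n)>1-\epsilon$ for all $n\ge N$.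

So a single functional of $\Phi$ must almost norm the whole tail of the sequence.

**Definition (ANP).** A sequence $\{x_n\}$ has property

* I if it converges;
* II if it has a convergent subsequence;
* III if $\bigcap_{n=1}^\infty\overline{co}\{x_k:k\ge n\}\ne\emptyset$.

For $\kappa\in\{\mathrm I,\mathrm{II},\mathrm{III}\}$ and a norming set $\Phi$, the space $X$ has $\Phi$-ANP-$\kappa$ if every sequence in $S_X$ that is asymptotically normed by $\Phi$ has property $\kappa$. It has ANP-$\kappa$ if there are an equivalent norm on $X$ and a norming set $\Phi$ for that norm such that $X$, with that norm, has $\Phi$-ANP-$\kappa$.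

The limit of a convergent subsequence lies in every $\overline{co}\{x_k:k\ge n\}$, so I $\Rightarrow$ II $\Rightarrow$ III for sequences. Hence ANP-I $\Rightarrow$ ANP-II $\Rightarrow$ ANP-III.

**Example 2 ($\ell_1(\Gamma)$, two norming sets).** Take $\Gamma$ infinite, the usual norm on $\ell_1(\Gamma)$, and first $\Phi=B_{\ell_\infty(\Gamma)}$. For distinct $\gamma_1,\gamma_2,\dots$ the constant function $1$ norms all $e_{\gamma_n}$. The sequence $(e_{\gamma_n})$ fails III: a point in the intersection would have all coordinates $0$, yet its coordinates would sum to $1$. Now let $\Phi'$ be the set of finitely supported elements of $B_{\ell_\infty(\Gamma)}$, which is again norming. If $(x_n)$ is asymptotically normed by $\Phi'$, then for every $\epsilon$ there are a finite $K\subset\Gamma$ and $N$ with $\sum_{\gamma\in K}|x_n(\gamma)|>1-\epsilon$ for $n\ge N$. So $x_n$ is within $\epsilon$ of the compact set $B_{\ell_1(K)}$ for $n\ge N$. Thus $\{x_n\}$ is totally bounded and has a convergent subsequence: $\ell_1(\Gamma)$ has $\Phi'$-ANP-II. The choice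 of $\Phi$ matters.

**Example 3 (reflexive spaces).** If $X$ is reflexive, every bounded sequence has property III, because the sets $\overline{co}\{x_k:k\ge n\}$ are nonempty, decreasing and weakly compact. So $X$ has ANP-III, for any norming set.

**Definition (RNP).** $X$ has the *Radon–Nikodym property* if for every finite measure space $(\Omega,\Sigma,\mu)$ and every $\mu$-continuous $X$-valued vector measure $F$ on $\Sigma$ of bounded variation there is a Bochner integrable $f:\Omega\to X$ with $F(E)=\int_Ef\,d\mu$ for all $E\in\Sigma$. We call $f$ a *density* of $F$.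

**Example 4 ($c_0$).** On $[0,1]$ with Lebesgue measure let $r_n$ be the Rademacher functions and $F(E)=(\int_Er_n)_n$. By Bessel's inequality $F(E)\in c_0$, and $\|F(E)\|$ is at most the measure of $E$. A density would have $n$-th coordinate $r_n=\pm1$ almost everywhere, for all $n$; such a vector is not in $c_0$. So $c_0$ fails the RNP. In its usual norm, with $\Phi=\{\pm e_n^*\}$, the sequence $x_n=e_1+\dots+e_n$ is asymptotically normed, since $e_1^*(x_n)=1$. It fails III: any $x$ in the intersection has all coordinates $1$.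

James and Ho introduced the three asymptotic-norming properties and proved that they are all equivalent in separable Banach spaces. Ghoussoub and Maurey proved that for separable Banach spaces the asymptotic-norming property is equivalent to the RNP. The question is what happens without separability: for each $\kappa$, is it true that every Banach space $X$ has ANP-$\kappa$ if and only if it has the RNP? The answer is no for each $\kappa$, and exactly one implication survives.

**Theorem 1.** For $\kappa=\mathrm{I},\mathrm{II},\mathrm{III}$, every Banach space with ANP-$\kappa$ has the RNP.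

**Theorem 2.** There is (in ZFC) a Banach space $X$ with the RNP such that for every equivalent norm $|\cdot|$ on $X$:

1. for every norming set $\Phi$ of $(X,|\cdot|)$ there is an uncountable family $(y_i)_{i\in I}$ in $S_{(X,|\cdot|)}$, equivalent to the unit vector basis of $\ell_1(I)$, such that for each $\epsilon>0$ some $f\in\Phi$ satisfies $f(y_i)>1-\epsilon$ for all $i\in I$. In particular $X$ fails ANP-III, hence ANP-II and ANP-I;
2. $|\cdot|$ is not rotund, and $|\cdot|$ is not Kadec, i.e. the weak and norm topologies do not coincide on its unit sphere.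

Part 2 is not needed for the question, but it comes from the same mechanism. Recall that $|\cdot|$ is *rotund* if $|x|=|y|=|\tfrac12(x+y)|$ forces $x=y$.

We use these textbook facts (Diestel–Uhl, *Vector Measures*, Ch. III).

* **(R1)** $X$ has the RNP iff every separable closed subspace has it. In particular closed subspaces inherit the RNP.
* **(R2)** If $Y_0$ is a closed subspace with the RNP and $N$ is finite-dimensional, then $Y_0+N$ has the RNP, since it is isomorphic to $Y_0\oplus\mathbb R^k$ for some $k$.
* **(R3)** To verify the RNP it suffices to find, for every finite measure space and every vector measure $G$ with $\|G(E)\|\le\mu(E)$ for all $E\in\Sigma$, a Bochner density. Indeed, a general $\mu$-continuous $G$ of bounded variation satisfies $\|G(E)\|\le|G|(E)$, where the variation $|G|$ is a finite measure and $|G|\ll\mu$. A density with respect to $|G|$ has norm $\le1$ a.e., and multiplying it by $d|G|/d\mu$ gives a density with respect to $\mu$.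
* **(R4)** Densities are unique up to null sets. A density of a measure with $\|G(E)\|\le\mu(E)$ has norm $\le1$ a.e., because $\int_E\|g\|\,d\mu=|G|(E)\le\mu(E)$. A bounded operator applied to a density of $G$ gives a density of the image measure.

Densities are always chosen to be everywhere pointwise limits of $\Sigma$-simple functions.

## 3. Asymptotic norming implies Radon–Nikodym

*Proof of Theorem 1.* The purpose is to pass to separable subspaces, where the quoted theorems apply. Let $X$ have $\Phi$-ANP-$\kappa$ in an equivalent norm, and let $Y\subseteq X$ be a separable closed subspace. The restrictions $\Phi|_Y\subseteq B_{Y^*}$ form a norming set for $Y$. A sequence in $S_Y$ that is asymptotically normed by $\Phi|_Y$ is asymptotically normed by $\Phi$, so it has property $\kappa$ in $X$. Since $Y$ is closed, limits of sequences in $Y$ and closed convex hulls of subsets of $Y$ stay in $Y$, so the sequence has property $\kappa$ in $Y$. Thus $Y$ has ANP-$\kappa$, and $Y$ has the RNP by the theorems of James–Ho and Ghoussoub–Maurey. By (R1), $X$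 has the RNP. $\square$

The separable reduction does not run backwards. The RNP of $X$ gives a good norm and a good $\Phi$ on each separable subspace, but nothing makes these choices fit together.

## 4. What a norm and a norming set can do against us

To refute ANP-III we play against an opponent who chooses the norm $|\cdot|$ and then $\Phi$. A first idea is to use a space that contains many isometric copies of $\ell_1$. Example 2 shows where this stops: in $\ell_1(\Gamma)$ the opponent picks $\Phi'$, and then no functional in $\Phi'$ sees infinitely many of the $e_\gamma$. We must force the *given* $\Phi$ to contain functionals that are almost norming on infinitely many vectors of an $\ell_1$-basis.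

Here is the plan. Suppose $X$ is spanned by vectors $\delta_p$, $p\in P$, and let $r(p)=|\delta_p|$. For each $p$ choose a countable $\Psi_p\subset\Phi$ with $\sup_{f\in\Psi_p}f(\delta_p)=r(p)$. Suppose we find $p$ and infinitely many $q_i$ such that
$$\text{(i)}\quad f(\delta_{q_i})=f(\delta_p)\ \ (f\in\Psi_p),\qquad\text{(ii)}\quad r(q_i)\le r(p),$$
and such that the $\delta_{q_i}$ span $\ell_1$. If $f\in\Psi_p$ almost norms $\delta_p$, then it almost norms all $\delta_{q_i}$ at once, as (ii) gives $f(\delta_{q_i})/r(q_i)\ge f(\delta_p)/r(p)$. We look for $q_i=(A,\zeta,i)$ with $p\in A$: twins above a common $A$. The norm of $X$ will be designed so that (i) holds for all but countably many twins, once $A$ is suitable. Then (ii) must be obtained for an arbitrary bounded $r:P\to\mathbb R$.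

Condition (ii) explains two features of $P$, because smaller versions of $P$ allow a bounded $r$ with $r(q)>r(p)$ whenever $p\in A(q)$, so that (ii) never holds.

* *Only finite sets $A$.* Then all $J_q$ are finite by induction on the rank, and $r(q)=1-2^{-|J_q|}$ works, since $J_p\subsetneq J_q$ for $p\in A(q)$.
* *Only labels below a fixed countable ordinal $\alpha$.* The reversed order of $\alpha$ is a countable linear order, so there is an order-reversing injection $e:\alpha\to(0,1)$. Put $r(q)=e(\lambda(q))$. If $p\in A(q)$, then $\lambda(p)>\lambda(q)$, so $r(p)<r(q)$.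

With countable $A$ and all labels below $\omega_1$, no such $r$ will survive; this is Proposition 7.

## 5. The fan norm and the space it defines

Adjoin a symbol $o\notin P$ with $J_o=\emptyset$ and $o<q$ for all $q\in P$. Functions $f$ on $P$ are extended by $f(o)=0$. The sets $U_a$ are defined only for $a\in P$, and $o\notin U_a$.

**Definition (fan).** A *fan at* $a\in P\cup\{o\}$ is a finite set $D\subset\{q\in P:q>a\}$ such that the sets $J_q\setminus J_a$, $q\in D$, are pairwise disjoint. Equivalently, $J_q\cap J_{q'}=J_a$ for $q\ne q'$ in $D$.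

Subsets of fans are fans.

**Example 5.** Continue Example 1 and let $t_i=(\{p\},4,i)$, $q_i=(\{p,p'\},3,i)$. The set $\{p,p'\}$ is a fan at $o$; $\{p,q_0\}$ is not. The sets $J_{t_i}\setminus J_p=\{t_i\}$ and $J_{q_0}\setminus J_p=\{q_0,p'\}$ are pairwise disjoint, so $\{q_0,t_0,\dots,t_n\}$ is a fan at $p$. But $\{q_0,q_1\}$ is not a fan at $p$, since $p'\in J_{q_0}\cap J_{q_1}$.

**Definition (the spaces $F$ and $X$).** For $f:P\to\mathbb R$ let
$$\|f\|=\sup\Big\{\Big(\sum_{q\in D}|f(q)-f(a)|^2\Big)^{1/2}:\ a\in P\cup\{o\},\ D\text{ a fan at }a\Big\},\qquad F=\{f:\|f\|<\infty\}.$$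
Let $\delta_p\in F^*$ be evaluation at $p$, put $\delta_o=0$, and let $X$ be the closed linear span of $\{\delta_p:p\in P\}$ in $F^*$.

Singleton fans at $o$ give $|f(q)|\le\|f\|$. Hence $\|\cdot\|$ is a norm on $F$ (each expression in the supremum is a Euclidean seminorm of differences) and $\|\delta_q\|\le1$. Singleton fans at $a$ give $|f(q)-f(a)|\le\|f\|$ for $q>a$. An $f\in F$ acts on $x\in X\subset F^*$ by $f(x)=x(f)$; in particular $f(\delta_p)=f(p)$.

**(F1)** *$X^*=F$ isometrically.*

*Proof.* Each $f\in F$ acts on $X$ with norm $\le\|f\|$. Conversely let $\ell\in X^*$ and $f(p)=\ell(\delta_p)$. For a fan $D$ at $a$ and scalars $c_q$, the Cauchy–Schwarz inequality gives for $g\in F$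
$$\Big|\sum_{q\in D}c_q(g(q)-g(a))\Big|\le\Big(\sum c_q^2\Big)^{1/2}\|g\|,\quad\text{so}\quad\Big\|\sum_{q\in D}c_q(\delta_q-\delta_a)\Big\|\le\Big(\sum c_q^2\Big)^{1/2}.$$
Applying $\ell$, we get $\sum c_q(f(q)-f(a))\le\|\ell\|(\sum c_q^2)^{1/2}$ for all $(c_q)$, that is, $(\sum_{q\in D}|f(q)-f(a)|^2)^{1/2}\le\|\ell\|$. So $f\in F$ and $\|f\|\le\|\ell\|$. Finally $\ell$ and $f$ agree on the dense subspace $span\{\delta_p\}$, hence on $X$. $\square$

**(F2)** *(Extension.) Let $u_q\in X$ $(q\in P)$ be such that for every $f\in F$ with $\|f\|\le1$ the function $f^u(q)=f(u_q)$ satisfies $\|f^u\|\le1$. Then there is a unique bounded operator $T$ on $X$ with $T\delta_q=u_q$ for all $q$; moreover $\|T\|\le1$ and $T^*f=f^u$.*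

*Proof.* For a finite sum $x=\sum c_q\delta_q$ and $\|f\|\le1$ we have $f(\sum c_qu_q)=\sum c_qf^u(q)=f^u(x)\le\|x\|$. By (F1), $\|\sum c_qu_q\|\le\|x\|$. In particular $\sum c_qu_q$ depends only on $x$, and the map extends by continuity. $\square$

**(F3)** *(Lattice operations.) If $g$ is obtained from $g_1,\dots,g_n\in F$ by an expression in $\vee$ and $\wedge$, then $\|g\|^2\le\sum_j\|g_j\|^2$. Also $\|f^\pm\|\le\|f\|$.*

*Proof.* For real numbers, $|\max(s,t)-\max(s',t')|\le\max(|s-s'|,|t-t'|)$, and the same holds for $\min$. By induction on the expression, $|g(q)-g(a)|\le\max_j|g_j(q)-g_j(a)|$ for $q\in P$, $a\in P\cup\{o\}$; note that $g(o)=0$ is consistent with the expression. Square, bound the maximum by the sum, and sum over a fan. For $f^+=f\vee0$ and $f^-=(-f)\vee0$ use that $\|0\|=0$. $\square$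

## 6. Cutting above a point: the operators $\varpi_a$ and $\Theta_C$

These operators isolate the part of $X$ that lives above one point $a$, and then the parts that live above its successors.

**(F4)** *For $a\in P$ and $f\in F$, $\|f1_{U_a}\|\le\|f\|$. So $\varpi_a\delta_q=1_{U_a}(q)\delta_q$ defines a projection $\varpi_a$ on $X$ with $\|\varpi_a\|\le1$ and $\varpi_a^*f=f1_{U_a}$; the $\varpi_a$ commute. Moreover $\|1_{U_a}\|=1$ and $\|\delta_a\|=1$.*

*Proof.* Let $D$ be a fan at $b$. If $b\in U_a$, then $D\subset U_a$ and the sum for $f1_{U_a}$ is that for $f$. If $b\notin U_a$ (including $b=o$), every $q\in D\cap U_a$ has $a\in J_q\setminus J_b$. These sets are disjoint for different $q\in D$, so there is at most one such $q$. It contributes $|f(q)|^2\le\|f\|^2$, and all other terms vanish. Now apply (F2) with $u_q=1_{U_a}(q)\delta_q$; idempotence and commutation are clear on the $\delta_q$. The same two cases with $1_{U_a}$ itself give a sum equal to $0$ if $b\in U_a$ and at most $1$ otherwise. The fan $\{a\}$ at $o$ gives $1$, so $\|1_{U_a}\|=1$.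 Since $1_{U_a}(\delta_a)=1$, we get $\|\delta_a\|\geq 1$, hence $\|\delta_a\|=1$. $\square$

**(F5)** *For $a\in P$ and $C\subset succ(a)$ let $\Theta_C\delta_q=\delta_q-\delta_a$ if $q\in\bigcup_{c\in C}U_c$, and $\Theta_C\delta_q=0$ otherwise. This defines an operator on $X$ with $\|\Theta_C\|\le1$. If $C_1,\dots,C_m\subset succ(a)$ are pairwise disjoint, then*
$$\sum_{j=1}^m\|\Theta_{C_j}x\|^2\le\|x\|^2\qquad(x\in X).$$

*Proof.* Let $U^j=\bigcup_{c\in C_j}U_c$; by (P4) these are disjoint subsets of $U_a\setminus\{a\}$. Let $f_j\in F$ with $\|f_j\|\le1$, let $\theta_j\in\mathbb R$, and put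
$$h=\sum_j\theta_j\,(f_j-f_j(a))\,1_{U^j}.$$
The claim is that $\|h\|^2\le\sum\theta_j^2$. Let $D$ be a fan at $b$.

* If $b\in U^j$, then $D\subset U^j$ and the sum is $\theta_j^2\sum_{q\in D}|f_j(q)-f_j(b)|^2\le\theta_j^2$.
* If $b=a$, then $h(a)=0$, and for each $j$ the elements of $D$ in $U^j$ form a fan at $a$. They contribute $\theta_j^2\sum|f_j(q)-f_j(a)|^2\le\theta_j^2$.
* If $b>a$ and $b\notin\bigcup_jU^j$, then by (P4) $b\in U_c$ for some $c\in succ(a)\setminus\bigcup_jC_j$. Again by (P4), $h=0$ on $U_c\supset D\cup\{b\}$.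
* If $b\notin U_a$, then $h(b)=0$. As in (F4), at most one $q\in D$ lies in $U_a$. It contributes at most $\max_j\theta_j^2$, because $|f_j(q)-f_j(a)|\le1$ for $q>a$.

This proves the claim. By construction $h(\delta_q)=\sum_j\theta_jf_j(\Theta_{C_j}\delta_q)$. The case $m=1$, $\theta_1=1$ is the hypothesis of (F2), so $\Theta_C$ is well defined and $\|\Theta_C\|\le1$. By linearity and continuity, $h(x)=\sum_j\theta_jf_j(\Theta_{C_j}x)$ for $x\in X$. Given $x$, choose $f_j$ by Hahn–Banach with $f_j(\Theta_{C_j}x)=\|\Theta_{C_j}x\|$ and put $\theta_j=\|\Theta_{C_j}x\|$. Then $\sum\theta_j^2=h(x)\le(\sum\theta_j^2)^{1/2}\|x\|$. $\square$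

## 7. The Radon–Nikodym property above one point

Sections 7 to 10 prove that $X$ has the RNP. A separable subspace of $X$ lies in $Z=\overline{span}\{\delta_p:p\in P_0\}$ for some countable $P_0\subset P$. Replacing $P_0$ by $\bigcup_{p\in P_0}J_p$, which is countable by (P1), we may assume $P_0$ is *down-closed*: $p\in P_0\Rightarrow J_p\subset P_0$. Fix such $P_0$ and $Z$. By (R1) it suffices to show that $Z$ has the RNP.

**Lemma 3.** For each $a\in P_0$ the space $Y_a=\overline{span}\{\delta_q:q\in U_a\cap P_0\}$ has the RNP.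

*Proof.* We use induction on $\lambda(a)$; this is what the falling labels are for.

**Step 1: decompose $Y_a$ along the successors of $a$.** Let $Y_a^0=\overline{span}\{\delta_q-\delta_a:q\in U_a\cap P_0\}$, so $Y_a=Y_a^0+\mathbb R\delta_a$. Enumerate $succ(a)\cap P_0=\{c_1,c_2,\dots\}$, finite or infinite. If $q\in P_0$ and $q>a$, then $q\in U_c$ for a unique $c\in succ(a)$, and $c\in J_q\subset P_0$. So $(U_a\cap P_0)\setminus\{a\}$ is the disjoint union of the sets $U_{c_j}\cap P_0$. If there are no $c_j$, then $Y_a=\mathbb R\delta_a$ and we are done. Otherwise put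
$$Y_{a,j}=\overline{span}\{\delta_q-\delta_a:q\in U_{c_j}\cap P_0\}\subset Y_{c_j}+\mathbb R\delta_a.$$
Since $\lambda(c_j)<\lambda(a)$, the space $Y_{c_j}$ has the RNP by induction, and so does $Y_{a,j}$ by (R2) and (R1). The operator $\Theta_{\{c_j\}}$ kills $\delta_a$. So it maps $Y_a^0$ into $Y_{a,j}$, is the identity on $Y_{a,j}$, and is $0$ on $Y_{a,k}$ for $k\ne j$. Also $\Theta_C=\sum_{c\in C}\Theta_{\{c\}}$ for finite $C\subset succ(a)$.

**Step 2: add the densities of the pieces.** Let $G:\Sigma\to Y_a^0$ be a vector measure with $\|G(E)\|\le\mu(E)$. The measure $\Theta_{\{c_j\}}G$ has values in $Y_{a,j}$ and norm at most $\mu(E)$ on $E$, so it has a density $h_j$ with values in $Y_{a,j}$. Then $s_n=\sum_{j\le n}h_j$ is a density of $\Theta_{\{c_1,\dots,c_n\}}G$, and $\|s_n\|\le1$ a.e. by (R4). If there are only $n$ points $c_j$, then $\Theta_{\{c_1,\dots,c_n\}}$ is the identity on $Y_a^0$ and $s_n$ is a density of $G$. Suppose there are infinitely many.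

**Step 3: the sums converge almost everywhere.** Fix $\omega$ in the full-measure set where $\|s_n(\omega)\|\le1$ for all $n$. For disjoint $B_1,\dots,B_m\subset\{1,\dots,n\}$ apply (F5) to $x=s_n(\omega)$ and $C_l=\{c_j:j\in B_l\}$. Since $\Theta_{C_l}s_n(\omega)=\sum_{j\in B_l}h_j(\omega)$,
$$\sum_{l=1}^m\Big\|\sum_{j\in B_l}h_j(\omega)\Big\|^2\le1.$$
If $(s_n(\omega))_n$ were not Cauchy, there would be $\eta>0$ and infinitely many disjoint intervals $B_l$ with $\|\sum_{j\in B_l}h_j(\omega)\|\ge\eta$, which contradicts this bound. So $(s_n)$ converges a.e. to some $h$ (put $h=0$ on the exceptional null set), and $\|h\|\le1$ a.e.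

**Step 4: $h$ is a density of $G$.** For $y$ a finite combination of vectors $\delta_q-\delta_a$ with $q\in U_a\cap P_0$, we have $\Theta_{\{c_1,\dots,c_n\}}y=y$ for large $n$. These operators are contractions, so $\Theta_{\{c_1,\dots,c_n\}}y\to y$ for all $y\in Y_a^0$. By dominated convergence,
$$G(E)=\lim_n\Theta_{\{c_1,\dots,c_n\}}G(E)=\lim_n\int_Es_n\,d\mu=\int_Eh\,d\mu.$$
So $Y_a^0$ has the RNP by (R3), and $Y_a=Y_a^0+\mathbb R\delta_a$ has it by (R2). $\square$

## 8. Unbounded truncations, and a norming lattice

We would now like to repeat Lemma 3 with $o$ in place of $a$, but (P4) has no analogue at $o$. The sets $U_p$ for minimal $p$ cover $P$, but they overlap, as Example 1 shows. The next thing to try is truncation. For finite $S\subset P_0$ put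
$$W_S=\bigcup_{s\in S}U_s,\qquad\Pi_S=I-\prod_{s\in S}(I-\varpi_s).$$
Checking on $\delta_q$ gives
$$\Pi_S\delta_q=1_{W_S}(q)\delta_q,\qquad\Pi_S^*f=f1_{W_S}.\qquad(1)$$
As $S$ increases to $P_0$, $\Pi_Sx\to x$ on a dense subspace of $Z$. If the $\Pi_S$ were uniformly bounded, one could hope to pass to the limit. They are not.

**Example 6.** Let $b=(\emptyset,1,0)$ and, for $1\le k\le n$, $p_k=(\emptyset,1,k)$ and $q_k=(\{b,p_k\},0,0)$. Suppose $P_0$ contains these points, and let $S=\{p_1,\dots,p_n\}$. The sets $J_{q_k}\setminus J_b=\{q_k,p_k\}$ are disjoint, so $\{q_1,\dots,q_n\}$ is a fan at $b$, and $x=n^{-1/2}\sum_k(\delta_{q_k}-\delta_b)$ has $\|x\|\le1$. But $b\notin W_S$, so $\Pi_Sx=n^{-1/2}\sum_k\delta_{q_k}$, and $1_{U_b}(\Pi_Sx)=\sqrt n$ with $\|1_{U_b}\|=1$. Hence $\|\Pi_S\|\ge\sqrt n$ on $Z$.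

The remedy has two parts. On the dual side we replace the truncation $f1_{W_S}$ by a cleverer function that agrees with $f$ on a given finite set, is supported in some $W_T$, and has controlled norm. This shows that the functionals with "finite support sets" still norm $Z$ up to a constant. Then a separate argument glues local data without any bound on $\Pi_S$. Let
$$F_{00}=\{f\in F:\operatorname{supp}f\subset W_S\text{ for some finite }S\subset P_0\},\qquad\operatorname{supp}f=\{q:f(q)\ne0\}.$$
By (F3), and since $W_S\cup W_{S'}=W_{S\cup S'}$, this is a linear subspace of $F$ closed under $\vee,\wedge$ and $f\mapsto f^\pm$.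

**Lemma 4.** For $x\in Z$, $\ \|x\|\le2\sqrt2\,\sup\{f(x):f\in F_{00},\ \|f\|\le1\}$.

*Proof.* Both sides are continuous in $x$, so let $x\in span\{\delta_t:t\in T_0\}$ with $T_0\subset P_0$ finite.

**Step 1: close $T_0$ under meets.** Let
$$T=\{a\in P:J_a=\bigcap_{t\in R}J_t\text{ for some }\emptyset\ne R\subset T_0\}.$$
Taking $R=\{t\}$ shows $T\supset T_0$. There are finitely many $R$, and $J_a$ determines $a$ by (P2), so $T$ is finite. If $a\in T$, then $a\in J_t$ for some $t\in T_0\subset P_0$, so $a\in P_0$. Finally, if $t,t'\in T$ and $J_t\cap J_{t'}=J_b$ with $b\in P$, then $b\in T$: take the union of the two sets $R$.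

**Step 2: the function $f'$.** The aim is this claim: *for $0\le f\in F$ there is $0\le f'\in F_{00}$ with $f'=f$ on $T$ and $\|f'\|\le\sqrt2\,\|f\|$.* Let $M(q)$ be the set of maximal elements of $T\cap J_q$, and put
$$f'(q)=\max_{t\in M(q)}f(t),\qquad f'(q)=0\text{ if }M(q)=\emptyset.$$
If $q\in T$, then $M(q)=\{q\}$, so $f'=f$ on $T$. Also $0\le f'\le\|f\|$, and $\operatorname{supp}f'\subset W_T$ with $T\subset P_0$ finite. It remains to bound the sum over a fan $D=\{q_1,\dots,q_n\}$ at $b$.

**Step 3: fans at $o$.** If $b=o$, each nonzero $f'(q_k)$ equals $f(s_k)$ for some $s_k\in J_{q_k}$. Since $J_{s_k}\subset J_{q_k}$, these $s_k$ are distinct and form a fan at $o$. So the sum is at most $\|f\|^2$.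

**Step 4: fans at $b\in P$, the value $f'(q_k)$.** The purpose is to compare $M(q_k)$ with $M(b)$. As $b\in J_{q_k}$, (P3) says that each $t\in T\cap J_{q_k}$ satisfies exactly one of: $t\ge b$; $t<b$; $J_t\cap J_b=\emptyset$. Let $C_k$ be the set of those of the first kind and $L_k$ the set of those of the third kind. By (P3), $C_k$ is a chain, because its elements lie in $J_{q_k}$ and their sets $J_t$ all contain $b$. Let $d_k=\max\{f(t):t\in M(q_k)\cap L_k\}$, or $0$ if this set is empty.

* *Case $C_k\ne\emptyset$.* Let $t_k=\max C_k$. An element of $T\cap J_{q_k}$ above $t_k$ lies in $C_k$, so $t_k\in M(q_k)$, and no other element of $C_k$ is in $M(q_k)$. No $t<b$ is maximal, since $t<b\le t_k$. Hence $f'(q_k)=\max(f(t_k),d_k)$. For real $u,y,d\ge0$ we have $|\max(u,d)-y|\le\max(|u-y|,d)$. This is clear if $u\ge d$. If $u<d$, then $d-y\le d$ and $y-d\le y-u$. So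
$$|f'(q_k)-f'(b)|\le\max\big(|f(t_k)-f'(b)|,\,d_k\big).\qquad(2)$$
* *Case $C_k=\emptyset$.* Then $b\notin T$. We show that the elements of $M(q_k)$ below $b$ are exactly those of $M(b)$. If $t\in M(q_k)$ and $t<b$, then $t$ is maximal in the smaller set $T\cap J_b$. Conversely let $t\in M(b)$, so $t<b$, and suppose $t''\in T\cap J_{q_k}$ with $t''>t$. Since $t\in J_{t''}\cap J_b$, (P3) makes $t''$ and $b$ comparable. The relation $t''\ge b$ is excluded by $C_k=\emptyset$, and $t''<b$ contradicts the maximality of $t$ in $T\cap J_b$. So $t\in M(q_k)$. Therefore $f'(q_k)=\max(f'(b),d_k)$, and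
$$|f'(q_k)-f'(b)|\le d_k.\qquad(3)$$

**Step 5: two Euclidean bounds.** First, $\sum_kd_k^2\le\|f\|^2$. When $d_k>0$, we have $d_k=f(s_k)$ with $s_k\in L_k$, so $J_{s_k}\subset J_{q_k}\setminus J_b$. These sets are disjoint, so the $s_k$ form a fan at $o$. Second, with $K=\{k:C_k\ne\emptyset\}$,
$$\sum_{k\in K}|f(t_k)-f'(b)|^2\le\|f\|^2.\qquad(4)$$
If $|K|\leq1$, this holds because both values lie in $[0,\|f\|]$. If $|K|\ge2$, then for $k\ne l$ in $K$
$$J_b\subset J_{t_k}\cap J_{t_l}\subset J_{q_k}\cap J_{q_l}=J_b.$$
So $b\in T$ by Step 1 and $f'(b)=f(b)$. Terms with $t_k=b$ vanish. The other $t_k$ satisfy $t_k>b$ and $J_{t_k}\setminus J_b\subset J_{q_k}\setminus J_b$, so they form a fan at $b$, and (4) follows.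

By (2) and (3), $\sum_k|f'(q_k)-f'(b)|^2\le\sum_{k\in K}|f(t_k)-f'(b)|^2+\sum_kd_k^2\le2\|f\|^2$. The claim is proved.

**Step 6: conclusion.** Let $x\ne0$ and take $f\in F$ with $\|f\|=1$ and $f(x)=\|x\|$. Put $g=(f^+)'-(f^-)'\in F_{00}$. Then $\|g\|\le2\sqrt2$ and $g=f$ on $T\supset T_0$, so $g(x)=f(x)=\|x\|$. $\square$

In Example 6 with $T=\{p_1,\dots,p_n\}$ and $f=1_{U_b}$, we get $f'=0$, because $f$ vanishes on $T$. The jump of $f1_{W_S}$ along the fan has disappeared.

## 9. Gluing local vectors

**Lemma 5.** Let $v:F_{00}\to\mathbb R$ be linear with $|v(f)|\le\|f\|$. Suppose that for each finite $S\subset P_0$ there is $z_S\in Z$ with $v(f)=f(z_S)$ whenever $f\in F$ and $\operatorname{supp}f\subset W_S$. Then there is $z\in Z$ with $v(f)=f(z)$ for all $f\in F_{00}$.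

*Proof.*

**Step 1: $v$ is almost determined by finitely many values.** The claim is: *for each $\epsilon>0$ there is a finite $T\subset P_0$ with $|v(f)|\le\epsilon\|f\|$ for all $0\le f\in F_{00}$ that vanish on $T$.* Suppose this fails for some $\epsilon$. Then for every finite $T\subset P_0$ there is $0\le f\in F_{00}$ with $\|f\|=1$, $f|_T=0$, $|v(f)|>\epsilon$. We first fix the sign. If every finite $T$ admits such an $f$ with $v(f)>\epsilon$, let $T_*=\emptyset$. Otherwise some finite $T_1$ admits no such $f$ with $v(f)>\epsilon$. Then no finite $T\supset T_1$ admits one, so every such $T$ admits an $f$ with $-v(f)>\epsilon$. In this case replace $v$ by $-v$ (which preserves the hypotheses) and let $T_*=T_1$. So for every finite $T$ with $T_*\subset T\subset P_0$ there is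
$$0\le f\in F_{00},\qquad\|f\|=1,\qquad f|_T=0,\qquad v(f)>\epsilon.\qquad(5)$$

Choose $f_1$ as in (5) for $T_*$. Given $f_1,\dots,f_n$, let $g_n=f_1\vee\dots\vee f_n$ and let $S_n\subset P_0$ be finite with $\operatorname{supp}g_n\subset W_{S_n}$. Choose a finite $T_n$ with $T_*\subset T_n\subset P_0$ and $x_n\in span\{\delta_t:t\in T_n\}$ with $\|z_{S_n}-x_n\|\le2^{-n-1}\epsilon/\sqrt{n+1}$. Then choose $f_{n+1}$ as in (5) for $T_n$. The function $g_n\wedge f_{n+1}\ge0$ is supported in $W_{S_n}$, vanishes on $T_n$, and has norm at most $\sqrt{n+1}$ by (F3). So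
$$v(g_n\wedge f_{n+1})=(g_n\wedge f_{n+1})(z_{S_n})=(g_n\wedge f_{n+1})(z_{S_n}-x_n)\le2^{-n-1}\epsilon.$$
Since $g_{n+1}=g_n+f_{n+1}-g_n\wedge f_{n+1}$, we get $v(g_{n+1})\ge v(g_n)+\epsilon-2^{-n-1}\epsilon$. With $v(g_1)>\epsilon$, summing gives $v(g_n)\ge(n-1)\epsilon$. But $v(g_n)\le\|g_n\|\le\sqrt n$ by (F3). For large $n$ this is a contradiction, and the claim holds.

**Step 2: approximate $v$ by vectors.** Given $\epsilon$, take $T$ from Step 1 and let $N_T=\{f\in F_{00}:f|_T=0\}$. If $f\in N_T$, then $f^\pm\in N_T$, so $|v(f)|\le\epsilon\|f^+\|+\epsilon\|f^-\|\le2\epsilon\|f\|$. By Hahn–Banach there is a linear $\varphi$ on $F_{00}$ with $\|\varphi\|\le2\epsilon$ and $\varphi=v$ on $N_T$. Then $v-\varphi$ vanishes on $N_T=\bigcap_{t\in T}\ker(\delta_t|_{F_{00}})$, so it is a linear combination of the finitely many functionals $\delta_t|_{F_{00}}$. Thus it is given by some $x_\epsilon\in span\{\delta_t:t\in T\}\subset Z$, and $|v(f)-f(x_\epsilon)|\le2\epsilon\|f\|$ on $F_{00}$.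

**Step 3: the approximations converge.** For $f\in F_{00}$ with $\|f\|\le1$ we have $f(x_{1/n}-x_{1/m})\le2/n+2/m$. By Lemma 4, $\|x_{1/n}-x_{1/m}\|\le2\sqrt2(2/n+2/m)$. So $(x_{1/n})$ converges to some $z\in Z$, and $v(f)=f(z)$ on $F_{00}$. $\square$

## 10. The density of a measure with values in $Z$

Let $G:\Sigma\to Z$ be a vector measure with $\|G(E)\|\le\mu(E)$. We find a Bochner density; by (R3) and Section 7 this proves that $X$ has the RNP.

**Step 1: local densities.** For $a\in P_0$ the operator $\varpi_a$ maps $Z$ into $Y_a$, and $\|\varpi_aG(E)\|\le\mu(E)$, so $\varpi_aG$ has a density by Lemma 3. Expanding the product, $\Pi_SG$ is a finite linear combination of measures $\varpi_{s_1}\cdots\varpi_{s_k}G$ with $k\ge1$. Each of these is the image of $\varpi_{s_k}G$ under a bounded operator on $Z$, so it has a density. Hence $\Pi_SG$ has a density $G_S:\Omega\to Z$ for each finite $S\subset P_0$.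

**Step 2: one null set for all statements.** We need two properties of the $G_S$ simultaneously. If $\operatorname{supp}f\subset W_S$, then $f=\Pi_S^*f$ by (1), so
$$f(G(E))=f(\Pi_SG(E))=\int_Ef(G_S)\,d\mu.\qquad(6)$$
The left side is at most $\|f\|\mu(E)$ in absolute value, so $|f(G_S)|\le\|f\|$ a.e. Let $K_S=\{f\in F:\|f\|\le1,\operatorname{supp}f\subset W_S\}$. Since $Z$ is separable, $B_{Z^*}$ is $w^*$-compact and $w^*$-metrizable, so its subset $K_S|_Z$ is $w^*$-separable. Take a countable $w^*$-dense subset of $K_S|_Z$. Off a null set $|f(G_S(\omega))|\le1$ for all its members, hence for all $f\in K_S$, because evaluation at $G_S(\omega)\in Z$ is $w^*$-continuous. Next, if $S\subset S'$, then $W_S\subset W_{S'}$ and $\Pi_S\Pi_{S'}=\Pi_S$. So $\Pi_SG_{S'}$ and $G_S$ are densities of the same measure, and $\Pi_SG_{S'}=G_S$ a.e. There are countably many finite $S\subset P_0$. So there is a null set $\Omega_0\in\Sigma$ off which, for all finite $S\subset S'$ in $P_0$,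
$$|f(G_S(\omega))|\le\|f\|\ \text{ if }\operatorname{supp}f\subset W_S,\qquad\Pi_SG_{S'}(\omega)=G_S(\omega).\qquad(7)$$

**Step 3: glue at each $\omega$.** Let $\omega\notin\Omega_0$ and put $v_\omega(f)=f(G_S(\omega))$ when $\operatorname{supp}f\subset W_S$. This does not depend on $S$: if also $\operatorname{supp}f\subset W_{S_1}$ and $S'=S\cup S_1$, then $f(G_{S'}(\omega))=f(\Pi_SG_{S'}(\omega))=f(G_S(\omega))$, and likewise for $S_1$. Using a common $S$ for two functions shows that $v_\omega$ is linear on $F_{00}$. By (7), $|v_\omega(f)|\le\|f\|$, and the hypothesis of Lemma 5 holds with $z_S=G_S(\omega)$. So there is $g(\omega)\in Z$ with $f(g(\omega))=v_\omega(f)$ for $f\in F_{00}$. Put $g=0$ on $\Omega_0$. By Lemma 4, $\|g\|\le2\sqrt2$.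

**Step 4: $g$ is measurable.** For $f\in F_{00}$ with $\operatorname{supp}f\subset W_S$, $f\circ g=1_{\Omega\setminus\Omega_0}f(G_S)$ is measurable. By Lemma 4,
$$|||z|||=\sup\{f(z):f\in F_{00},\ \|f\|\le1\}$$
is a norm on $Z$ equivalent to $\|\cdot\|$. The set $\{f|_Z:f\in F_{00},\|f\|\le1\}\subset B_{Z^*}$ is $w^*$-separable, so the supremum may be taken over a countable subset. Hence $\omega\mapsto|||g(\omega)-z_0|||$ is measurable for each $z_0\in Z$. Since $Z$ is separable, each open set is a countable union of $|||\cdot|||$-balls, so preimages of open sets are measurable and $g$ is strongly measurable. Being bounded, $g$ is Bochner integrable.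

**Step 5: $g$ is the density.** For $f\in F_{00}$ with $\operatorname{supp}f\subset W_S$, (6) gives $f(\int_Eg\,d\mu)=\int_Ef(G_S)\,d\mu=f(G(E))$. By Lemma 4, $F_{00}$ separates the points of $Z$, so $G(E)=\int_Eg\,d\mu$. Thus $Z$ has the RNP, and therefore $X$ has the RNP. $\blacksquare$

## 11. Rich families of free points

Now we turn to the opponent of Section 4. Requirement (i) comes from the next lemma: above $p$, each $f\in F$ is constant except where one meets a fixed countable set.

**Lemma 6.** For $p\in P$ and countable $\Psi\subset F$ there is a countable $H\subset P\setminus J_p$ such that $f(q)=f(p)$ whenever $f\in\Psi$, $q>p$ and $J_q\cap H=\emptyset$.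

*Proof.* Fix $f\in\Psi$ and $n\ge1$. A fan at $p$ all of whose members satisfy $|f(q)-f(p)|>1/n$ has at most $n^2\|f\|^2$ elements. Let $D$ be a maximal such fan, possibly empty, and $H_{f,n}=\bigcup_{q\in D}(J_q\setminus J_p)$. Let $q>p$ with $J_q\cap H_{f,n}=\emptyset$. Then $q\notin D$, since otherwise $q\in J_q\cap H_{f,n}$; and $D\cup\{q\}$ is a fan at $p$. By maximality, $|f(q)-f(p)|\le1/n$. Let $H=\bigcup_{f,n}H_{f,n}$. $\square$

**Proposition 7.** Let $r:P\to\mathbb R$ be bounded, and for each $p\in P$ let $\Psi_p\subset F=X^*$ be countable. Then there are a countable $A\subset P$ with $|A|\ge2$ and $\zeta<\omega_1$ with $q_i:=(A,\zeta,i)\in P$ for $i<\omega_2$, an element $p\in A$, and an uncountable $I\subset\omega_2$ such that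
$$r(q_i)\le r(p)\quad\text{and}\quad f(q_i)=f(p)\ \ (f\in\Psi_p)\qquad\text{for all }i\in I.$$

*Proof.* Let $H_p\subset P\setminus J_p$ be the set from Lemma 6 for $p$ and $\Psi_p$. Call $q$ *free* if $H_p\cap J_q=\emptyset$ for all $p\in J_q$, and let $\mathcal F_\zeta$ be the set of free $q$ with $\lambda(q)=\zeta$. Call $\mathcal Q\subset P$ *rich* if for every $E\subset P$ with $|E|\le\aleph_1$ there is $q\in\mathcal Q$ with $J_q\cap E=\emptyset$.

**Step 1: basic properties of rich sets.** Supersets of rich sets are rich. If a countable union $\bigcup_j\mathcal Q_j$ is rich, then some $\mathcal Q_j$ is rich: otherwise take witnesses $E_j$ and consider $\bigcup_jE_j$, which has size $\le\aleph_1$. Each $\mathcal F_\zeta$ is rich. Indeed, for $q=(\emptyset,\zeta,i)$ we have $J_q=\{q\}$ and $H_q\cap J_q=\emptyset$, so $q$ is free; and some $i<\omega_2$ has $q\notin E$.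

**Step 2: points that do not disturb each other.** To put a new point above infinitely many old free points and keep it free, we need this statement. *If $\mathcal Q_n\subset\mathcal F_\xi$ are rich ($n\in\omega$) and $|E|\le\aleph_1$, there are distinct $p_n\in\mathcal Q_n$ with the $J_{p_n}$ pairwise disjoint, $V=\bigcup_nJ_{p_n}$ disjoint from $E$, and $H_p\cap V=\emptyset$ for all $p\in V$.*

By recursion of length $\omega_2$ choose $p^n_\gamma\in\mathcal Q_n$ $(n\in\omega,\gamma<\omega_2)$ with all $J_{p^n_\gamma}$ pairwise disjoint and disjoint from $E$. This is possible because at each step at most $\aleph_1$ points have to be avoided. Let $s(\gamma)$ be the set of $\gamma'\ne\gamma$ such that for some $n,m$ the set $J_{p^m_{\gamma'}}$ meets $\bigcup\{H_p:p\in J_{p^n_\gamma}\}$. The set $\bigcup_n\bigcup\{H_p:p\in J_{p^n_\gamma}\}$ is countable and the $J_{p^m_{\gamma'}}$ are disjoint, so $s(\gamma)$ is countable.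

We need infinitely many $\gamma$, none of which lies in $s$ of another. The set of $\gamma<\omega_2$ of cofinality $\omega_1$ is stationary, since the $\omega_1$-th element of any closed unbounded set belongs to it. For such $\gamma$ put $\rho(\gamma)=\sup\{\gamma'+1:\gamma'\in s(\gamma)\cap\gamma\}$. This is less than $\gamma$, because a countable subset of $\gamma$ is bounded below $\gamma$. Fodor's lemma says that such a regressive function is constant on a stationary set. So there are a stationary $S_1$ and $\delta<\omega_2$ with $\rho(\gamma)=\delta$, hence $s(\gamma)\cap\gamma\subset\delta$, for $\gamma\in S_1$. Choose $\gamma_0<\gamma_1<\cdots$ in $S_1\setminus\delta$ with $\gamma_{n+1}>\sup s(\gamma_j)$ for all $j\le n$. For $j<n$ we have $\gamma_n\notin s(\gamma_j)$, since $\gamma_n>\sup s(\gamma_j)$. Also $\gamma_j\notin s(\gamma_n)$, since $\delta\le\gamma_j<\gamma_n$ and $s(\gamma_n)\cap\gamma_n\subset\delta$.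

Put $p_n=p^n_{\gamma_n}$. They are distinct because the $J_{p_n}$ are disjoint. Let $p\in J_{p_n}$. Then $H_p\cap J_{p_n}=\emptyset$ because $p_n$ is free, and $H_p\cap J_{p_m}=\emptyset$ for $m\ne n$ because $\gamma_m\notin s(\gamma_n)$. So $H_p\cap V=\emptyset$.

From now on *suppose the Proposition fails*.

**Step 3: richness passes to lower labels with larger $r$.** We show: *if $\zeta<\xi$ and $\mathcal Q_n\subset\mathcal F_\xi$ are rich, then*
$$\{q\in\mathcal F_\zeta:\ \exists\,(p_n)\in\prod_n\mathcal Q_n\ \ \forall n\ \ r(q)>r(p_n)\}\ \text{ is rich.}\qquad(8)$$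
Let $|E|\le\aleph_1$. Take $p_n$ and $V$ from Step 2, $A=\{p_n:n\in\omega\}$ and $q_i=(A,\zeta,i)$. Then $q_i\in P$, since the labels of the $p_n$ are $\xi>\zeta$ and the $J_{p_n}$ are disjoint, and $J_{q_i}=V\cup\{q_i\}$. The set $\bigcup_{p\in V}H_p$ is countable, so $q_i\notin\bigcup_{p\in V}H_p$ for all but countably many $i$. For such $i$ we have $H_p\cap J_{q_i}=\emptyset$ for all $p\in V$, and $H_{q_i}\cap J_{q_i}=\emptyset$ always; so $q_i$ is free. Moreover, for $p\in A$ we have $q_i>p$ and $J_{q_i}\cap H_p=\emptyset$, so $f(q_i)=f(p)$ for $f\in\Psi_p$ by Lemma 6.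

If for uncountably many of these $i$ there were some $p\in A$ with $r(q_i)\le r(p)$, then, $A$ being countable, one $p$ would serve uncountably many $i$, and the Proposition would hold. So for all but countably many $i<\omega_2$, $q_i$ is free and $r(q_i)>r(p_n)$ for all $n$. All but at most $\aleph_1$ of the $i$ satisfy $q_i\notin E$, and $V\cap E=\emptyset$. So some such $q_i$ has $J_{q_i}\cap E=\emptyset$, which proves (8).

**Step 4: a monotone function on $\omega_1$ gives the contradiction.** Let
$$m_\zeta=\sup\{t:\{q\in\mathcal F_\zeta:r(q)>t\}\text{ is rich}\}.$$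
For $t<\inf r$ the set in question is $\mathcal F_\zeta$, which is rich; for $t\ge\sup r$ it is empty, hence not rich. So $m_\zeta\in[\inf r,\sup r]$, and the set is rich for every $t<m_\zeta$. Let $\zeta<\xi$ and let $t_n\uparrow m_\xi$ with $t_n<m_\xi$. Apply (8) to the rich sets $\mathcal Q_n=\{p\in\mathcal F_\xi:r(p)>t_n\}$. If $r(q)>r(p_n)>t_n$ for all $n$, then $r(q)\ge m_\xi$. So
$$\{q\in\mathcal F_\zeta:r(q)\ge m_\xi\}\ \text{ is rich whenever }\zeta<\xi.\qquad(9)$$
Hence $m_\zeta\ge m_\xi$. A nonincreasing function $\omega_1\to\mathbb R$ is eventually constant: otherwise it would drop strictly uncountably often, giving uncountably many disjoint intervals of positive length in $\mathbb R$. Let $m_\zeta=m$ for $\zeta\ge\zeta_0$.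

By (9) for the pair $\zeta_0+1<\zeta_0+2$, the set $\mathcal Q=\{p\in\mathcal F_{\zeta_0+1}:r(p)\ge m\}$ is rich. By (8) with $\zeta=\zeta_0$, $\xi=\zeta_0+1$ and all $\mathcal Q_n=\mathcal Q$, the set
$$\{q\in\mathcal F_{\zeta_0}:r(q)>m\}=\bigcup_{j\ge1}\{q\in\mathcal F_{\zeta_0}:r(q)>m+1/j\}$$
is rich. By Step 1 one of the sets on the right is rich, so $m_{\zeta_0}\ge m+1/j>m$, a contradiction. $\square$

Infinite sets $A$ enter in (9), where one point $q$ must beat a whole sequence $t_n\uparrow m_\xi$. The length $\omega_1$ of the label set enters in "eventually constant". These are the two features isolated in Section 4.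

## 12. Twins over a set with two elements span $\ell_1$

Twins over a single point do not span $\ell_1$. For $t_i=(\{p\},4,i)$ as in Example 5, the $t_i$ form fans at $p$, so for $\sum_ic_i=0$ we have $\|\sum c_i\delta_{t_i}\|=\|\sum c_i(\delta_{t_i}-\delta_p)\|\le(\sum c_i^2)^{1/2}$. With two points below, the fans disappear.

**Lemma 8.** If $|A|\ge2$ and $q_i=(A,\zeta,i)\in P$ $(i\in I)$, then $\|\sum a_i\delta_{q_i}\|=\sum|a_i|$ for finitely supported scalars $(a_i)$. Moreover, for any $\epsilon_i\in[-1,1]$ $(i\in I)$ the function $h=\sum_{i\in I}\epsilon_i1_{U_{q_i}}$ satisfies $\|h\|\le1$ and $h(q_i)=\epsilon_i$. The sets $U_{q_i}$ are pairwise disjoint.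

*Proof.* Let $V=\bigcup_{p\in A}J_p\ne\emptyset$, so $J_{q_i}=V\cup\{q_i\}$.

**Step 1: the $U_{q_i}$ are disjoint.** Elements of $V$ have label $>\zeta$, so $q_i\notin V$, and $q_i\notin J_{q_j}$ for $i\ne j$. If $q\ge q_i$ and $q\ge q_j$, then $J_{q_i}\cap J_{q_j}\supset V\ne\emptyset$, so $q_i,q_j$ are comparable by (P3), and therefore $i=j$. Hence $h(q_i)=\epsilon_i$.

**Step 2: $\|h\|\le1$.** Let $D$ be a fan at $b$. If $b\in U_{q_i}$, then $D\subset U_{q_i}$, $h=\epsilon_i$ on $D\cup\{b\}$, and the sum is $0$. Let $b\notin\bigcup_iU_{q_i}$, so $h(b)=0$. We show that at most one $q\in D$ lies in $\bigcup_iU_{q_i}$; then the sum is at most $1$. Suppose $q\ne q'$ in $D$ with $q\ge q_i$ and $q'\ge q_j$, possibly $i=j$. Then $V\subset J_q\cap J_{q'}=J_b$, so $b\ne o$. Now $b,q_i\in J_q$ and $J_b\cap J_{q_i}\supset V\ne\emptyset$, so $b$ and $q_i$ are comparable by (P3). As $q_i\not\le b$, we get $b<q_i$, i.e. $b\in J_p$ for some $p\in A$. Then $V\subset J_b\subset J_p$. But $A$ has another element $p'$, and $J_{p'}\subset V\subset J_p$ contradicts $J_{p'}\cap J_p=\emptyset$.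

**Step 3: the norm.** With $\epsilon_i=\operatorname{sgn}a_i$,
$$\sum|a_i|=h\Big(\sum a_i\delta_{q_i}\Big)\le\Big\|\sum a_i\delta_{q_i}\Big\|\le\sum|a_i|.\qquad\square$$

## 13. No equivalent norm on $X$ is good

*Proof of Theorem 2.* By Section 10, $X$ has the RNP. Let $|\cdot|$ be an equivalent norm and $r(p)=|\delta_p|$. Since $\|\delta_p\|=1$, we have $0<\inf r\le\sup r<\infty$.

**Step 1: part 1, the family $(y_i)$.** This is the plan of Section 4. Let $\Phi$ be norming for $(X,|\cdot|)$. For each $p$ choose a countable $\Psi_p\subset\Phi$ with $\sup_{f\in\Psi_p}f(\delta_p)=r(p)$. Take $A,\zeta,p,I$ from Proposition 7 and put $y_i=\delta_{q_i}/r(q_i)$ for $i\in I$. Then $|y_i|=1$. By Lemma 8 and the bounds on $r$, $(y_i)_{i\in I}$ is equivalent to the unit vector basis of $\ell_1(I)$. It suffices to consider $\epsilon\in(0,1)$. Choose $f\in\Psi_p\subset\Phi$ with $f(\delta_p)>(1-\epsilon)r(p)>0$. For all $i\in I$,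
$$f(y_i)=\frac{f(\delta_{q_i})}{r(q_i)}=\frac{f(\delta_p)}{r(q_i)}\ge\frac{f(\delta_p)}{r(p)}>1-\epsilon.$$

**Step 2: part 1, failure of ANP-III.** Take distinct $i_1,i_2,\dots\in I$. By Step 1 the sequence $(y_{i_m})$ in $S_{(X,|\cdot|)}$ is asymptotically normed by $\Phi$. Suppose $y\in\bigcap_n\overline{co}\{y_{i_k}:k\ge n\}$. Then $y\in\overline{span}\{\delta_{q_{i_k}}:k\ge1\}$, which is isometric to $\ell_1$ by Lemma 8. The $k$-th coordinate functional vanishes on $\overline{co}\{y_{i_l}:l\ge n\}$ for $n>k$, so all coordinates of $y$ vanish and $y=0$. But the functional $\sum_k1_{U_{q_{i_k}}}$, of norm $\le1$ by Lemma 8, takes the value $1/r(q_{i_k})\ge1/\sup r$ at each $y_{i_k}$. So it is $\ge1/\sup r>0$ on $\overline{co}\{y_{i_k}:k\ge1\}$, a contradiction. Hence $(y_{i_m})$ fails III, and $(X,|\cdot|)$ does not have $\Phi$-ANP-III. As $|\cdot|$ and $\Phi$ were arbitrary, $X$ fails ANP-III, hence ANP-II and ANP-I.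

**Step 3: part 2, no rotund norm.** For each $p$ choose $f_p\in X^*$ with dual norm $|f_p|^*=1$ and $f_p(\delta_p)=r(p)$. Apply Proposition 7 with $\Psi_p=\{f_p\}$. For $i\in I$,
$$r(p)=f_p(\delta_p)=f_p(\delta_{q_i})\le r(q_i)\le r(p),$$
so $|\delta_{q_i}|=|\delta_p|=r(p)$. Their midpoint also has norm $r(p)$: at most $r(p)$ by convexity, and at least $r(p)$ because $f_p$ takes the value $r(p)$ there. The vectors $\delta_p$ and $\delta_{q_i}$ are distinct, because $1_{U_{q_i}}(\delta_{q_i}-\delta_p)=1$ (as $p<q_i$, we have $p\notin U_{q_i}$). So $|\cdot|$ is not rotund.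

**Step 4: part 2, no Kadec norm.** Suppose $|\cdot|$ is Kadec. By scaling, the weak and norm topologies coincide on the $|\cdot|$-sphere of radius $r(p)$. So for each $p$ some weak neighborhood of $\delta_p$, given by finitely many functionals, meets that sphere inside $\{y:\|y-\delta_p\|<1\}$. In particular there is a finite $\Psi_p'\subset X^*$ such that $|y|=r(p)$ and $f(y)=f(\delta_p)$ for all $f\in\Psi_p'$ imply $\|y-\delta_p\|<1$. Apply Proposition 7 with $\Psi_p=\Psi_p'\cup\{f_p\}$. As in Step 3, $|\delta_{q_i}|=r(p)$ for $i\in I$, so $\|\delta_{q_i}-\delta_p\|<1$. But $\|1_{U_{q_i}}\|=1$ and $1_{U_{q_i}}(\delta_{q_i}-\delta_p)=1$ give $\|\delta_{q_i}-\delta_p\|\ge1$, a contradiction. $\blacksquare$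

With Theorem 1, this answers the question of Section 2: for each $\kappa\in\{\mathrm I,\mathrm{II},\mathrm{III}\}$, ANP-$\kappa$ implies the RNP for all Banach spaces, while the RNP does not imply ANP-$\kappa$ in general.
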